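\title{No Lipschitz, uniform or coarse embedding of $\ell_\infty$ into $c_0(\Gamma)$}

\begin{abstract}
We show that $\ell_\infty$ is not Lipschitz homeomorphic to a subset of $c_0(\Gamma)$ for any set $\Gamma$, in particular not for $\Gamma$ of cardinality continuum, and that it embeds neither uniformly nor coarsely into $c_0(\Gamma)$. The obstruction is a sequence of sets $M_n\subset\ell_\infty$ of cardinality $\mathfrak b$, consisting of integer-valued functions with values in $[0,n]$: every map from $M_n$ to $c_0(\Gamma)$ sends some two points at distance $n$ to points that are hardly farther apart than the images of some two points at distance at most $1$. The proof is in ZFC. It combines a $\Delta$-system argument for supports with an unbounded family in $\omega^\omega$ that is well ordered by eventual domination.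
\end{abstract}

\section{The question and the results}\label{sec:intro}

Scalars are real, $\omega=\{0,1,2,\dots\}$, and $\mathfrak c$ is the cardinality of the continuum. For a set $\Gamma$, the space $c_0(\Gamma)$ consists of the functions $u:\Gamma\to\mathbb R$ such that $\{\gamma:|u(\gamma)|\ge\eta\}$ is finite for every $\eta>0$, with the supremum norm; $e_\gamma$ is the indicator function of $\{\gamma\}$, and $c_0(\mathfrak c)$ means $c_0(\Gamma)$ with $|\Gamma|=\mathfrak c$. A map $F$ from a subset of a normed space into a normed space is a \emph{bi-Lipschitz embedding} if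
\[
a\|x-y\|\le\|F(x)-F(y)\|\le b\|x-y\|\qquad\text{for all }x,y
\]
with constants $0<a\le b<\infty$. Its \emph{distortion} is $b/a$ for the best choice of $a$ and $b$. When such an $F$ exists, its domain is said to be Lipschitz homeomorphic to a subset of the target. This paper answers the following question.

\begin{quote}
Is $\ell_\infty$ Lipschitz homeomorphic to a subset of $c_0(\mathfrak c)$?
\end{quote}

Several observations suggest a positive answer. First, the opposite embedding exists: it is known that $c_0(\mathfrak c)$ is Lipschitz homeomorphic to a subspace of $\ell_\infty$, as the Johnson--Lindenstrauss space $JL_0$ shows. (We do not use this fact.) No linear map does this. The coordinates of a bounded operator $T:c_0(\mathfrak c)\to\ell_\infty$ are countably many elements of $c_0(\mathfrak c)^*=\ell_1(\mathfrak c)$, each with countable support, so $Te_\gamma=0$ for some $\gamma$. Thus linear considerations do not predict which Lipschitz embeddings exist between these two spaces. Second, size is no obstruction: both spaces have cardinality $\mathfrak c$, and both contain $\mathfrak c$ points at mutual distance $1$, namely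 the indicator functions of sets in $\ell_\infty$ and the vectors $e_\gamma$ in $c_0(\mathfrak c)$. Third, finite sets are no obstruction: on $\{p_1,\dots,p_N\}\subset\ell_\infty$ the map $x\mapsto(\|x-p_1\|,\dots,\|x-p_N\|,0,0,\dots)$ is an isometry into $c_0$. Finally, a set with a bounded ratio of distances is no obstruction. If distinct points of $M$ are at distance between $1$ and $n$ and $\iota:M\to\Gamma$ is injective, then $f(x)=ne_{\iota(x)}$ satisfies
\begin{equation}\label{eq:crude}
\|x-y\|\le\|f(x)-f(y)\|=n\le n\|x-y\|\qquad(x\ne y),
\end{equation}
so $f$ has distortion at most $n$.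

The map in \eqref{eq:crude} forgets the geometry of $M$ entirely: all images are equidistant. The answer to the question is negative because $\ell_\infty$ contains, for every $n$, a set $M_n$ on which no map into $c_0(\Gamma)$ does better.

\begin{theorem}\label{thm:lip}
For every set $\Gamma$, the space $\ell_\infty$ is not Lipschitz homeomorphic to a subset of $c_0(\Gamma)$. In particular, it is not Lipschitz homeomorphic to a subset of $c_0(\mathfrak c)$.
\end{theorem}

To state the size of the sets $M_n$ we recall one cardinal. For $g,h\in\omega^\omega$ write $g\le^*h$ if $g(m)\le h(m)$ for all but finitely many $m$, and $g<^*h$ if $g(m)<h(m)$ for all but finitely many $m$. A family in $\omega^\omega$ is \emph{bounded} if some $h\in\omega^\omega$ satisfies $g\le^*h$ for all $g$ in the family, and $\mathfrak b$ is the least cardinality of an unbounded family. A countable family $\{g_i\}$ is bounded by $h(m)=\max_{i\le m}g_i(m)$, and $\omega^\omega$ itself is unbounded, so $\omega_1\le\mathfrak b\le\mathfrak c$. All proofs below are in ZFC.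

\begin{theorem}\label{thm:main}
For each $n\ge1$ there is a set $M_n\subset\ell_\infty$ of integer-valued functions with values in $[0,n]$, with $|M_n|=\mathfrak b$, such that for every set $\Gamma$, every map $f:M_n\to c_0(\Gamma)$ and every $\varepsilon>0$ there are $x,y,x',y'\in M_n$ with
\[
\|x-y\|\le1,\qquad\|x'-y'\|\le1,\qquad\|x-x'\|=n,
\]
\begin{equation}\label{eq:main}
\|f(x)-f(x')\|\le\max\bigl(\|f(x)-f(y)\|,\|f(x')-f(y')\|\bigr)+\varepsilon .
\end{equation}
\end{theorem}

No continuity or other property of $f$ is assumed.

\begin{proof}[Proof of Theorem \ref{thm:lip} from Theorem \ref{thm:main}]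
Suppose that $a\|x-y\|\le\|F(x)-F(y)\|\le b\|x-y\|$ on $\ell_\infty$ with $a>0$. Theorem \ref{thm:main}, applied to the restriction of $F$ to $M_n$, gives $an\le\|F(x)-F(x')\|\le b+\varepsilon$ for every $n$ and every $\varepsilon>0$. This is false for $n>b/a$ and small $\varepsilon$.
\end{proof}

Rescaling $M_n$ lets us compare any large scale with any small one, and this excludes weaker kinds of embedding too. For a map $f$ between metric spaces let
\[
\omega_f(t)=\sup\{d(f(x),f(y)):d(x,y)\le t\}\in[0,\infty]\qquad(t>0).
\]
This function is nondecreasing, and $f$ is uniformly continuous exactly when $\inf_{t>0}\omega_f(t)=0$; in general the infimum measures the jumps of $f$ at arbitrarily small scales. A \emph{uniform embedding} is an injective uniformly continuous map whose inverse, defined on the image, is uniformly continuous; its domain is then uniformly homeomorphic to a subset of the target. A \emph{coarse embedding} is a map $f$ for which there are nondecreasing $\rho_1,\rho_2:[0,\infty)\to[0,\infty)$ with $\rho_1(t)\to\infty$ as $t\to\infty$ and $\rho_1(d(x,y))\le d(f(x),f(y))\le\rho_2(d(x,y))$ for all $x,y$. The \emph{density}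 of a metric space is the least cardinality of a dense subset, and $B_X$ is the closed unit ball of a normed space $X$.

\begin{theorem}\label{thm:unif}
There is a closed subspace $Y\subset\ell_\infty$ of density $\mathfrak b$ such that the following statements hold for $X=\ell_\infty$ and for $X=Y$, and for every set $\Gamma$.
\begin{enumerate}
\item[(i)] For every map $f:X\to c_0(\Gamma)$ and every $R>0$,
\begin{equation}\label{eq:space}
\inf_{x,y\in X,\ \|x-y\|=R}\|f(x)-f(y)\|\le\inf_{t>0}\omega_f(t).
\end{equation}
\item[(ii)] For every map $f:B_X\to c_0(\Gamma)$,
\begin{equation}\label{eq:ball}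
\inf_{x,y\in B_X,\ \|x-y\|=2}\|f(x)-f(y)\|\le\inf_{t>0}\omega_f(t).
\end{equation}
\item[(iii)] If $f:B_X\to c_0(\Gamma)$ is uniformly continuous, then there are pairs $x,y\in B_X$ with $\|x-y\|=2=\operatorname{diam}B_X$ and $\|f(x)-f(y)\|$ arbitrarily small. The ball $B_X$ is not uniformly homeomorphic to a subset of $c_0(\Gamma)$, and $X$ embeds neither uniformly nor coarsely into $c_0(\Gamma)$.
\end{enumerate}
\end{theorem}

So the relation between the two spaces in the question is asymmetric: $c_0(\mathfrak c)$ admits a bi-Lipschitz embedding into $\ell_\infty$, while $\ell_\infty$ admits no bi-Lipschitz, uniform or coarse embedding into $c_0(\mathfrak c)$.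

\begin{corollary}\label{cor:Z}
If a Banach space $Z$ contains an isomorphic copy of $\ell_\infty$, then $Z$ admits no bi-Lipschitz, uniform or coarse embedding into any $c_0(\Gamma)$, and $B_Z$ admits no uniform embedding into any $c_0(\Gamma)$.
\end{corollary}

The inequalities above cannot be improved.

\begin{theorem}\label{thm:sharp}
Let $X=\ell_\infty$, and let $M_n$ be as in Theorem \ref{thm:main}.
\begin{enumerate}
\item[(a)] If $|\Gamma|\ge\mathfrak c$, in particular if $|\Gamma|=\mathfrak c$, then for each $\theta\ge0$ there is a map $f:X\to c_0(\Gamma)$ for which both sides of \eqref{eq:space} equal $\theta$ for all $R>0$ simultaneously, and a map $f:B_X\to c_0(\Gamma)$ for which both sides of \eqref{eq:ball} equal $\theta$. If $|\Gamma|<\mathfrak c$, then the left-hand sides of \eqref{eq:space} and \eqref{eq:ball} are $0$ for every $f$, so such maps do not exist for any $\theta>0$.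
\item[(b)] Every bi-Lipschitz embedding of $M_n$ into any $c_0(\Gamma)$ has distortion at least $n$. If $|\Gamma|\ge\mathfrak b$, there is one with distortion exactly $n$. If $|\Gamma|<\mathfrak b$, there is no bi-Lipschitz embedding of $M_n$ into $c_0(\Gamma)$.
\end{enumerate}
\end{theorem}

Section \ref{sec:roots} contains what we need about the target $c_0(\Gamma)$. Section \ref{sec:model} runs the argument in a model case, with countable ordinals as parameters, and shows what must change for $\ell_\infty$. Section \ref{sec:stems} supplies the replacement for the ordinals, Section \ref{sec:proof} proves Theorem \ref{thm:main}, and Sections \ref{sec:unif} and \ref{sec:sharp} derive the remaining statements.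

\section{Supports in $c_0(\Gamma)$}\label{sec:roots}

In $c_0(\Gamma)$, displacements with disjoint supports do not add up. This gives an inequality of the shape \eqref{eq:main} for four points in a special position.

\begin{lemma}\label{lem:four}
Let $v,W_1,\dots,W_4\in c_0(\Gamma)$, where the $W_i$ have pairwise disjoint supports, and let $z_i=v+W_i$. Then
\[
\|z_1-z_3\|\le\max\bigl(\|z_1-z_2\|,\|z_3-z_4\|\bigr).
\]
\end{lemma}

\begin{proof}
For $i\ne j$ we have $\|z_i-z_j\|=\|W_i-W_j\|=\max(\|W_i\|,\|W_j\|)$. The left-hand side is therefore $\max(\|W_1\|,\|W_3\|)$, and the right-hand side is $\max_i\|W_i\|$.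
\end{proof}

The task is to find, for an arbitrary map $f$, four points $x,y,x',y'$ with the required distances whose images are nearly in this position. The tool is the pigeonhole principle, and to apply it we replace the values of $f$ by vectors described by finitely many data. Let $c_{00}(\Gamma;\mathbb Q)$ be the set of finitely supported rational-valued functions on $\Gamma$. It is dense in $c_0(\Gamma)$: given $u$ and $\eta>0$, replace the finitely many values of modulus at least $\eta$ by rationals within $\eta$, and all other values by $0$.

We identify cardinals with initial ordinals. An infinite cardinal $\kappa$ is \emph{regular} if every cofinal (that is, unbounded) subset of $\kappa$ has cardinality $\kappa$; for example, $\omega_1$ is regular. Fix a regular uncountable $\kappa$, and call a set \emph{large} if it has cardinality $\kappa$ and \emph{small} if it has cardinality less than $\kappa$. A countable union of small sets is small. Consequently, a large set remains large after countably many small sets are removed from it, and a map from a large set to a countable set is constant on a large subset.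

The next lemma splits a large family of vectors into a common part and remainders that move off any given finite set of coordinates.

\begin{lemma}\label{lem:root}
Let $\kappa$ be regular and uncountable, let $A$ be large, and let $u:A\to c_{00}(\Gamma;\mathbb Q)$. There are a large set $A'\subset A$ and a vector $v\in c_{00}(\Gamma;\mathbb Q)$ such that for every finite $E\subset\Gamma$ the set
\[
\{\alpha\in A':\operatorname{supp}(u(\alpha)-v)\cap E\ne\emptyset\}
\]
is small.
\end{lemma}

We call $v$ a \emph{root} of $u$ on $A'$.

\begin{proof}
Pass to a large $A_0\subset A$ on which $|\operatorname{supp}u(\alpha)|$ equals a constant $p$. For finite $F\subset\Gamma$ let $A_F=\{\alpha\in A_0:F\subset\operatorname{supp}u(\alpha)\}$. The set $A_\emptyset=A_0$ is large, and $|F|\le p$ whenever $A_F$ is nonempty. So among the finite sets $F$ with $A_F$ large there is one of maximal cardinality; fix it. Since $\mathbb Q^F$ is countable, $u(\alpha)|_F$ is constant on a large set $A'\subset A_F$. Let $v$ be this constant function on $F$, extended by $0$. Then $\operatorname{supp}(u(\alpha)-v)=\operatorname{supp}u(\alpha)\setminus F$ for $\alpha\in A'$.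 If this set meets $E$, then $\alpha\in A_{F\cup\{\gamma\}}$ for some $\gamma\in E\setminus F$. Each set $A_{F\cup\{\gamma\}}$ is small by the maximality of $F$, and there are finitely many of them.
\end{proof}

\begin{remark}\label{rem:countable}
Uncountability enters through the two pigeonhole steps, and the lemma fails for $\kappa=\omega$. Take $A=\Gamma=\omega$ and $u(\alpha)=1_{[0,\alpha)}$. If $v$ is finitely supported and $\gamma\notin\operatorname{supp}v$, then $\gamma\in\operatorname{supp}(u(\alpha)-v)$ for all $\alpha>\gamma$, hence for all but finitely many elements of any infinite $A'$.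
\end{remark}

\section{A model with countable ordinals}\label{sec:model}

We look for a family of functions $x_\alpha$, indexed by $n$-tuples $\alpha=(\alpha_1,\dots,\alpha_n)$, in which both very close and very distant pairs can be produced by choosing the parameters one after another, each one ``far out''. Counting functions on a linearly ordered set $L$ have this property. For $\alpha\in L^n$ put $x_\alpha(\xi)=\#\{i:\alpha_i>\xi\}$ for $\xi\in L$. Interlaced tuples give functions at distance at most $1$, and tuples that lie one entirely above the other give functions at distance $n$; we verify this below for $n=2$. For $L=\omega$ the functions $x_\alpha$ belong to $c_0$, so the identity map embeds them isometrically and \eqref{eq:main} fails for $n\ge2$; this is the failure described in Remark \ref{rem:countable}. For $L=\omega_1$, Lemma \ref{lem:root} is available.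

The case $n=1$ of Theorem \ref{thm:main} is empty of content (take $y=x'$ and $y'=x$), so let $n=2$, $L=\kappa=\omega_1$. Large means uncountable, and an uncountable subset of $\omega_1$ is cofinal. Let $u(\alpha_1,\alpha_2)\in c_{00}(\Gamma;\mathbb Q)$ be arbitrary; think of $u(\alpha)$ as an approximation of $f(x_\alpha)$. We apply Lemma \ref{lem:root} twice, starting from the last variable. For each $\alpha_1$, the map $\alpha_2\mapsto u(\alpha_1,\alpha_2)$ has a root $v_1(\alpha_1)$ on an uncountable set $A(\alpha_1)$. The map $\alpha_1\mapsto v_1(\alpha_1)$ has a root $v_0$ on an uncountable set $A$. With $w_1(\alpha_1)=v_1(\alpha_1)-v_0$ and $w_2(\alpha_1,\alpha_2)=u(\alpha_1,\alpha_2)-v_1(\alpha_1)$ we have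
\[
u(\alpha_1,\alpha_2)=v_0+w_1(\alpha_1)+w_2(\alpha_1,\alpha_2).
\]
Now choose eight ordinals, in increasing order,
\[
\alpha_1<\beta_1<\alpha_2<\beta_2<\alpha_1'<\beta_1'<\alpha_2'<\beta_2',
\]
with $\alpha_1,\beta_1,\alpha_1',\beta_1'\in A$ and $\alpha_2\in A(\alpha_1)$, $\beta_2\in A(\beta_1)$, $\alpha_2'\in A(\alpha_1')$, $\beta_2'\in A(\beta_1')$. Each choice creates one new vector $w_1(\cdot)$ or $w_2(\cdot,\cdot)$, and we require its support to be disjoint from the supports of the vectors created before. This is possible: the earlier supports form a finite set $E$, so the requirement excludes only countably many candidates, and so does the requirement of being larger than the earlier ordinals. The four vectors $u(\alpha)-v_0$, $u(\beta)-v_0$, $u(\alpha')-v_0$, $u(\beta')-v_0$ then have disjoint supports, and Lemma \ref{lem:four} gives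
\[
\|u(\alpha)-u(\alpha')\|\le\max\bigl(\|u(\alpha)-u(\beta)\|,\|u(\alpha')-u(\beta')\|\bigr).
\]
The values of $x_\alpha$ and $x_\beta$ are as follows.
\[
\begin{array}{c|ccccc}
\xi\in&[0,\alpha_1)&[\alpha_1,\beta_1)&[\beta_1,\alpha_2)&[\alpha_2,\beta_2)&[\beta_2,\omega_1)\\ \hline
x_\alpha(\xi)&2&1&1&0&0\\
x_\beta(\xi)&2&2&1&1&0
\end{array}
\]
Thus $x_\beta-x_\alpha$ is the sum of the indicators of the disjoint intervals $[\alpha_1,\beta_1)$ and $[\alpha_2,\beta_2)$, and $\|x_\alpha-x_\beta\|=1$. The same table for the primed ordinals gives $\|x_{\alpha'}-x_{\beta'}\|=1$. At $\xi=\alpha_2$ we have $x_\alpha(\xi)=0$ and $x_{\alpha'}(\xi)=2$, so $\|x_\alpha-x_{\alpha'}\|=2$. This is the conclusion of Theorem \ref{thm:main} for $n=2$, except that the functions $x_\alpha$ live on $\omega_1$ and not on a countable set.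

The exception is the whole difficulty. The model uses the strictly increasing chain of sets $[0,\alpha)$, $\alpha<\omega_1$, and a strictly increasing well-ordered chain of subsets of a countable set is countable, since each successor step adds a new point. On a countable set we can only have chains that increase up to an error. We take the countable set to be $\omega\times\omega$, identify $\ell_\infty$ with $\ell_\infty(\omega\times\omega)$, and attach to $g\in\omega^\omega$ the region under its graph,
\[
U(g)=\{(m,j)\in\omega\times\omega:j<g(m)\}.
\]
If $g\le^*h$, then $U(g)\subset U(h)$ except in finitely many columns. In those columns the two strips that replace $[\alpha_1,\beta_1)$ and $[\alpha_2,\beta_2)$ might overlap, and then $\|x_\alpha-x_\beta\|=2$. The remedy is to make the second strip empty where it cannot be controlled: we want $\alpha_2$ and $\beta_2$ to agree on an initial segment of $\omega$ and to dominate the earlier functions \emph{everywhere} beyond it. The next section shows that this can be arranged.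

\section{An unbounded scale and its stems}\label{sec:stems}

From now on $\kappa=\mathfrak b$. Let $\{p_\xi:\xi<\kappa\}\subset\omega^\omega$ be unbounded. We define strictly increasing functions $g_\xi\in\omega^\omega$ by recursion on $\xi<\kappa$. The family $\{p_\xi\}\cup\{g_\eta:\eta<\xi\}$ has fewer than $\mathfrak b$ members, so it has a bound $q$; put $g_\xi(m)=m+1+\max_{i\le m}q(i)$. Then $g_\xi$ is strictly increasing and exceeds $q$ everywhere, so
\[
p_\xi\le^*g_\xi\qquad\text{and}\qquad g_\eta<^*g_\xi\quad(\eta<\xi<\kappa).
\]
Let $D=\{g_\xi:\xi<\kappa\}$. The $g_\xi$ are distinct, so $|D|=\kappa$, and $D$ is unbounded because a bound for $D$ would bound the $p_\xi$.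

\begin{lemma}\label{lem:scale}
The cardinal $\kappa=\mathfrak b$ is regular and uncountable, and every large set $A\subset D$ is unbounded.
\end{lemma}

\begin{proof}
If $C\subset\kappa$ is cofinal, then $\{g_\xi:\xi\in C\}$ is unbounded: each $g_\eta$ satisfies $g_\eta\le^*g_\xi$ for some $\xi\in C$, so a bound for this family would bound $D$. Hence $|C|\ge\mathfrak b$, which is regularity. Uncountability was noted in Section \ref{sec:intro}. If $A\subset D$ is large, its index set is not contained in any $\xi<\kappa$, so it is cofinal, and $A$ is unbounded.
\end{proof}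

So Lemma \ref{lem:root} applies to large subsets of $D$. For a finite sequence $s\in\omega^{<\omega}$ let $|s|$ be its length. For $\beta\in\omega^\omega$ write $\beta|N=(\beta(0),\dots,\beta(N-1))$, and $s\subset\beta$ if $s=\beta|\,|s|$, that is, if $s$ is an initial segment of $\beta$.

\begin{definition}
Let $A\subset D$ be large. A sequence $s\in\omega^{<\omega}$ is a \emph{stem} of $A$ if for every finite $G\subset D$ the set
\[
A(s,G)=\{\beta\in A:\ s\subset\beta,\ \ \beta(m)\ge g(m)\text{ for all }g\in G\text{ and all }m\ge|s|\}
\]
is large.
\end{definition}

The order of the quantifiers matters. For a \emph{given} $G$, all but a small set of $\beta\in A$ dominate the members of $G$ from some point $N$ on, and the pigeonhole principle applied to $\beta\mapsto\beta|N$ yields an $s$ with $A(s,G)$ large. We need one $s$ that serves all $G$, because $\beta_k$ will have to share $s$ with $\alpha_k$ and dominate $\alpha_k$ beyond $|s|$. The empty sequence need not be a stem: it is not one if $\beta(0)$ is constant on $A$ and smaller than $g(0)$ for some $g\in D$.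

\begin{lemma}\label{lem:stem}
Every large set $A\subset D$ has a stem.
\end{lemma}

\begin{proof}
The idea is that without a stem each value $\beta(N)$ is eventually bounded in terms of the preceding values of $\beta$, and this makes a large subset of $A$ bounded.

Suppose that no $s$ is a stem. For each $s\in\omega^{<\omega}$ choose a finite $G_s\subset D$ with $A(s,G_s)$ small. Enlarging $G_s$ shrinks $A(s,G_s)$, so we may take $G_s\neq\emptyset$. Let $g^s$ be the pointwise maximum of $G_s$; it is an increasing function. The set $\bigcup_sG_s$ is countable, so by Lemma \ref{lem:scale} some $\xi<\kappa$ exceeds the indices of all its members. Put $h=g_\xi$. For each $s$ there is $k(s)\in\omega$ with $g^s\le h$ on $[k(s),\infty)$; put $H(s)=g^s(k(s))$. Let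
\[
A^*=A\setminus\Bigl(\bigcup_sA(s,G_s)\cup\{g_\eta:\eta\le\xi\}\Bigr).
\]
We have removed countably many small sets, so $A^*$ is large, and $h\le^*\beta$ for all $\beta\in A^*$.

Fix $\beta\in A^*$ and $M$ with $\beta\ge h$ on $[M,\infty)$. We claim that
\begin{equation}\label{eq:trap}
\beta(N)<H(\beta|N)\qquad\text{for all }N\ge M.
\end{equation}
Let $N\ge M$ and $s=\beta|N$. Since $s\subset\beta$ and $\beta\notin A(s,G_s)$, there is $m\ge N$ with $\beta(m)<g^s(m)$. If $m\ge k(s)$, then $\beta(m)\ge h(m)\ge g^s(m)$, which is not the case. So $N\le m<k(s)$, and since $\beta$ and $g^s$ are increasing,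
\[
\beta(N)\le\beta(m)<g^s(m)\le g^s(k(s))=H(s).
\]

For $t\in\omega^{<\omega}$ let $K_t$ be the set of all $\beta\in\omega^\omega$ with $t\subset\beta$ and $\beta(N)<H(\beta|N)$ for all $N\ge|t|$. For each $N\ge|t|$ the set $\{\beta|N:\beta\in K_t\}$ is finite: it has at most one element for $N=|t|$, and each element $s$ of length $N$ has at most $H(s)$ extensions of length $N+1$. Hence there is $b_t\in\omega^\omega$ with $\beta\le b_t$ pointwise for all $\beta\in K_t$. By \eqref{eq:trap}, each $\beta\in A^*$ lies in $K_{\beta|M}$ for a suitable $M$. A bound for the countable family $\{b_t\}$ is therefore a bound for $A^*$, which contradicts Lemma \ref{lem:scale}.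
\end{proof}

Each property of $D$ was used once. The ordering by $<^*$, of uncountable cofinality, replaced the countably many functions $g^s$ by the single function $h$. Monotonicity turned a failure of domination at an unknown point $m\in[N,k(s))$ into a bound at the point $N$. Unboundedness of large sets gave the contradiction. The last point is the reason for working with $\mathfrak b$ and not with $\omega_1$: if $\omega_1<\mathfrak b$, every family of $\omega_1$ functions is bounded and nothing is contradicted.

\section{Proof of Theorem \ref{thm:main}}\label{sec:proof}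

For $\alpha=(\alpha_1,\dots,\alpha_n)\in D^n$ define $x_\alpha\in\ell_\infty(\omega\times\omega)$ by
\begin{equation}\label{eq:x}
x_\alpha=\sum_{k=1}^n1_{U(\alpha_k)},\qquad\text{that is,}\qquad x_\alpha(m,j)=\#\{k\le n:\alpha_k(m)>j\},
\end{equation}
and let $M_n=\{x_\alpha:\alpha\in D^n\}$. These functions take integer values in $[0,n]$. We have $|M_n|\le|D^n|=\mathfrak b$, and the tuples $(g,\dots,g)$ give the distinct elements $n1_{U(g)}$, $g\in D$, so $|M_n|=\mathfrak b$.

Let $f:M_n\to c_0(\Gamma)$ and $\varepsilon>0$. For each $\alpha\in D^n$ choose $v_n(\alpha)\in c_{00}(\Gamma;\mathbb Q)$ with $\|v_n(\alpha)-f(x_\alpha)\|\le\varepsilon/4$. We write $\alpha_{\le k}=(\alpha_1,\dots,\alpha_k)$, and $(\pi,g)\in D^k$ for the tuple $\pi\in D^{k-1}$ followed by $g\in D$. The set $D^0$ consists of the empty tuple $\emptyset$.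

\subsection*{Roots and uniform stems}
As in the model, we extract roots from the last variable to the first, and obtain for each $\pi\in D^{k-1}$ a large set $A(\pi)$ of admissible $k$th entries. One new problem appears. The functions $\alpha_k$ and $\beta_k$ will be drawn from different sets $A(\alpha_{\le k-1})$ and $A(\beta_{\le k-1})$, and they must extend the same stem. So the stem of $A(\pi)$ must not depend on $\pi$. Since there are only countably many finite sequences, the pigeonhole principle can enforce this at the earlier levels. We record in a tuple $\sigma_k(\pi)$ the stems of all levels after $k$.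

By backward recursion on $k=n,n-1,\dots,0$ we define $v_k:D^k\to c_{00}(\Gamma;\mathbb Q)$ and $\sigma_k:D^k\to(\omega^{<\omega})^{n-k}$. The map $v_n$ is given, and $\sigma_n$ is constantly the empty tuple. Let $k\ge1$, let $v_k$ and $\sigma_k$ be defined, and let $\pi\in D^{k-1}$.
\begin{itemize}
\item Since $(\omega^{<\omega})^{n-k}$ is countable, $g\mapsto\sigma_k(\pi,g)$ is constant on a large set $D'\subset D$, with value $\tau$, say.
\item By Lemma \ref{lem:root}, $g\mapsto v_k(\pi,g)$ has a root on a large set $A(\pi)\subset D'$. Call this root $v_{k-1}(\pi)$.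
\item By Lemma \ref{lem:stem}, $A(\pi)$ has a stem $s$. Put $\sigma_{k-1}(\pi)=(s,\tau)$.
\end{itemize}
At the end we have one vector $v_0=v_0(\emptyset)$ and one tuple $\sigma_0(\emptyset)=(s_1,\dots,s_n)$. Call $(\alpha_1,\dots,\alpha_k)\in D^k$ \emph{good} if $\alpha_i\in A(\alpha_{\le i-1})$ and $s_i\subset\alpha_i$ for all $i\le k$; the empty tuple is good. For $\pi\in D^{k-1}$ and $g\in D$ put $w_k(\pi,g)=v_k(\pi,g)-v_{k-1}(\pi)$, so that
\begin{equation}\label{eq:telescope}
v_n(\alpha)=v_0+W(\alpha),\qquad W(\alpha)=\sum_{k=1}^nw_k(\alpha_{\le k})\qquad(\alpha\in D^n).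
\end{equation}

\begin{lemma}\label{lem:extend}
Let $1\le k\le n$, let $\pi\in D^{k-1}$ be good, and let $G\subset D$ and $E\subset\Gamma$ be finite. There is $g\in D$ such that
\begin{enumerate}
\item[(1)] $(\pi,g)$ is good; in particular $s_k\subset g$;
\item[(2)] $g\ge g'$ on $[|s_k|,\infty)$ and $g'<^*g$ for every $g'\in G$;
\item[(3)] $\operatorname{supp}w_k(\pi,g)\cap E=\emptyset$.
\end{enumerate}
\end{lemma}

\begin{proof}
We first show by induction on $k$ that $\sigma_{k-1}(\pi)=(s_k,\dots,s_n)$ for every good $\pi\in D^{k-1}$. For $k=1$ this is the definition of the $s_i$. If $(\pi,g)\in D^k$ is good, then $\pi$ is good and $g\in A(\pi)\subset D'$, so $\sigma_k(\pi,g)$ is the tuple $\tau$ obtained from $\sigma_{k-1}(\pi)=(s_k,\dots,s_n)$ by deleting the first entry, namely $(s_{k+1},\dots,s_n)$.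

Hence $s_k$, the first entry of $\sigma_{k-1}(\pi)$, is a stem of $A(\pi)$, and a large set of $g\in A(\pi)$ extend $s_k$ and dominate the members of $G$ on $[|s_k|,\infty)$. Remove the small set of those $g$ whose index does not exceed the indices of all members of $G$, and the set of those $g$ that violate (3), which is small because $v_{k-1}(\pi)$ is a root on $A(\pi)$. Any remaining $g$ works.
\end{proof}

\subsection*{The four points}
Choose $4n$ functions in the order
\[
\alpha_1,\beta_1,\alpha_2,\beta_2,\dots,\alpha_n,\beta_n,\ \alpha_1',\beta_1',\alpha_2',\beta_2',\dots,\alpha_n',\beta_n',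
\]
each by Lemma \ref{lem:extend}. For $\alpha_k$ take $\pi=\alpha_{\le k-1}$, for $\beta_k$ take $\pi=\beta_{\le k-1}$, and likewise with primes; by (1) these tuples stay good. Each step produces a function $g$ and a finitely supported vector $w_k(\pi,g)$. At each step let $G$ be the set of all functions, and $E$ the union of the supports of all vectors, produced at the earlier steps. Put $x=x_\alpha$, $y=x_\beta$, $x'=x_{\alpha'}$, $y'=x_{\beta'}$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=1.1cm,y=0.3cm]
\draw[line width=7pt,gray!35] (2,3)--(2,4) (3,4)--(3,6) (4,5)--(4,7) (5,6)--(5,8) (6,7)--(6,9);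
\draw[line width=7pt,gray!80] (4,8)--(4,10) (5,10)--(5,12) (6,11)--(6,14);
\draw[->] (-0.3,0)--(6.8,0) node[right] {$m$};
\draw[->] (0,-0.5)--(0,15) node[left] {$j$};
\draw[dotted] (2,0) node[below] {$|s_1|=2$} --(2,15);
\draw[dotted] (4,0) node[below] {$|s_2|=4$} --(4,15);
\draw (0,1)--(1,2)--(2,3)--(3,4)--(4,5)--(5,6)--(6,7) node[right=4pt] {$\alpha_1$};
\draw (1,2)--(2,4)--(3,6)--(4,7)--(5,8)--(6,9) node[right=4pt] {$\beta_1$};
\draw[dashed] (0,0)--(1,1)--(2,2)--(3,5)--(4,8)--(5,10)--(6,11) node[right=4pt] {$\alpha_2$};
\draw[dashed] (3,5)--(4,10)--(5,12)--(6,14) node[right=4pt] {$\beta_2$};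
\end{tikzpicture}
\caption{Two interlaced pairs $(\alpha_1,\alpha_2)$ and $(\beta_1,\beta_2)$ of functions on $\omega$, with values joined by segments. The functions $\alpha_k$ and $\beta_k$ agree on the columns $m<|s_k|$. The strip between $\alpha_1$ and $\beta_1$ (light) and the strip between $\alpha_2$ and $\beta_2$ (dark) are disjoint: the dark strip is empty for $m<|s_2|$, where $\alpha_2=\beta_2$ may cross the light strip, and it lies above $\beta_1$ for $m\ge|s_2|$.}
\label{fig:strips}
\end{figure}

\emph{The close pairs.} For each $k$ we have $\alpha_k\le\beta_k$ everywhere: both functions equal $s_k$ on $[0,|s_k|)$ by (1), and $\beta_k\ge\alpha_k$ on $[|s_k|,\infty)$ by (2). Therefore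
\[
x_\beta-x_\alpha=\sum_{k=1}^n1_{S_k},\qquad S_k=U(\beta_k)\setminus U(\alpha_k)=\{(m,j):\alpha_k(m)\le j<\beta_k(m)\}.
\]
The strips $S_k$ are pairwise disjoint (Figure \ref{fig:strips}). Indeed, let $k<l$ and fix a column $m$. If $m<|s_l|$, then $\alpha_l(m)=\beta_l(m)$ and $S_l$ has no point in this column. If $m\ge|s_l|$, then $\beta_k(m)\le\alpha_l(m)$ by (2), since $\beta_k$ was chosen before $\alpha_l$, and the intervals $[\alpha_k(m),\beta_k(m))$ and $[\alpha_l(m),\beta_l(m))$ are disjoint. So $x_\beta-x_\alpha$ takes only the values $0$ and $1$, and $\|x-y\|\le1$. The functions $\alpha'_k,\beta'_k$ were chosen in the same order under the same rules, so $\|x'-y'\|\le1$.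

\emph{The distant pair.} By (2), $\alpha_i<^*\alpha'_k$ for all $i,k\le n$. Choose $m$ with $\alpha_i(m)<\alpha_k'(m)$ for all $i,k$, and let $j=\max_i\alpha_i(m)$. Then $x_\alpha(m,j)=0$ and $x_{\alpha'}(m,j)=n$. All values lie in $[0,n]$, so $\|x-x'\|=n$.

\emph{The images.} By (3), the $4n$ vectors produced have pairwise disjoint supports, so the sums $W(\alpha),W(\beta),W(\alpha'),W(\beta')$ have pairwise disjoint supports. By \eqref{eq:telescope} and Lemma \ref{lem:four},
\[
\|v_n(\alpha)-v_n(\alpha')\|\le\max\bigl(\|v_n(\alpha)-v_n(\beta)\|,\|v_n(\alpha')-v_n(\beta')\|\bigr).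
\]
Replacing each $v_n(\cdot)$ by the corresponding value of $f$ changes each side by at most $\varepsilon/2$, and \eqref{eq:main} follows. This proves Theorem \ref{thm:main}, and with it Theorem \ref{thm:lip}. \qed

\section{Uniform and coarse embeddings}\label{sec:unif}

We record a counting fact for use here and in the next section. Call a subset $P$ of a metric space \emph{$\eta$-separated} if distinct points of $P$ are at distance at least $\eta$.

\begin{lemma}\label{lem:sep}
Let $\eta>0$. If $P$ is an $\eta$-separated subset of a metric space with a dense subset $Q$, then $|P|\le|Q|$. In particular, an $\eta$-separated subset of $c_0(\Gamma)$ has cardinality at most $\max(|\Gamma|,\omega)$.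
\end{lemma}

\begin{proof}
The open balls of radius $\eta/2$ about the points of $P$ are disjoint, and each meets $Q$. For $c_0(\Gamma)$ take $Q=c_{00}(\Gamma;\mathbb Q)$, which has cardinality at most $\max(|\Gamma|,\omega)$.
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:unif}]
Let $\mathbf 1$ be the constant function $1$ on $\omega\times\omega$, and let $Y$ be the closed linear span of $\mathbf 1$ and the functions $1_{U(g)}$, $g\in D$. The rational linear combinations of these functions form a dense subset of $Y$ of cardinality $\mathfrak b$. The functions $1_{U(g)}$ form a $1$-separated set of cardinality $\mathfrak b$, so by Lemma \ref{lem:sep} the density of $Y$ is exactly $\mathfrak b$. By \eqref{eq:x}, $M_n\subset Y$. Thus $X$, which is $\ell_\infty$ or $Y$, is a linear space that contains $\mathbf 1$ and all $M_n$; nothing else about $X$ is used.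

(i) Fix $R,t,\varepsilon>0$ and an integer $n\ge R/t$. Apply Theorem \ref{thm:main} to the map $x\mapsto f(\frac Rnx)$ on $M_n$. The points $\frac Rnx$ and $\frac Rnx'$ are at distance exactly $R$, while $\|\frac Rnx-\frac Rny\|\le t$ and $\|\frac Rnx'-\frac Rny'\|\le t$. By \eqref{eq:main}, $\|f(\frac Rnx)-f(\frac Rnx')\|\le\omega_f(t)+\varepsilon$. Since $t$ and $\varepsilon$ are arbitrary, \eqref{eq:space} follows.

(ii) For $x\in M_n$ we have $0\le x\le n$, so $\frac2nx-\mathbf1\in B_X$. Fix $t,\varepsilon>0$ and $n\ge2/t$, and apply Theorem \ref{thm:main} to $x\mapsto f(\frac2nx-\mathbf1)$. The map $x\mapsto\frac2nx-\mathbf 1$ turns distance $n$ into $2$ and distances at most $1$ into distances at most $t$. So two points of $B_X$ at distance $2$ have images at distance at most $\omega_f(t)+\varepsilon$.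

(iii) If $f:B_X\to c_0(\Gamma)$ is uniformly continuous, the right-hand side of \eqref{eq:ball} is $0$, which gives the pairs. If $f$ were also injective with uniformly continuous inverse, there would be $\eta>0$ such that $\|f(x)-f(y)\|<\eta$ implies $\|x-y\|<2$, and these pairs exclude that. A uniform embedding of $X$ would restrict to a uniform embedding of $B_X$. If $f:X\to c_0(\Gamma)$ were a coarse embedding, then \eqref{eq:space} would give $\rho_1(R)\le\omega_f(1)\le\rho_2(1)<\infty$ for all $R>0$, although $\rho_1(R)\to\infty$.
\end{proof}

\begin{proof}[Proof of Corollary \ref{cor:Z}]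
Let $T:\ell_\infty\to Z$ be linear with $a\|x\|\le\|Tx\|\le b\|x\|$, $0<a\le b$. If $f:Z\to c_0(\Gamma)$ is a bi-Lipschitz, uniform or coarse embedding, then $f\circ T$ is an embedding of $\ell_\infty$ of the same kind; in the coarse case the control functions are $\rho_1(at)$ and $\rho_2(bt)$. This contradicts Theorem \ref{thm:lip} or Theorem \ref{thm:unif}(iii). The map $x\mapsto b^{-1}Tx$ is a bi-Lipschitz embedding of $B_{\ell_\infty}$ into $B_Z$, so a uniform embedding $f$ of $B_Z$ would give the uniform embedding $x\mapsto f(b^{-1}Tx)$ of $B_{\ell_\infty}$, again contradicting Theorem \ref{thm:unif}(iii).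
\end{proof}

\section{Sharpness}\label{sec:sharp}

\begin{proof}[Proof of Theorem \ref{thm:sharp}]
(a) Let $|\Gamma|\ge\mathfrak c$, and let $V$ be $\ell_\infty$ or its unit ball. Since $|V|=\mathfrak c$, there is an injection $\iota:V\to\Gamma$. The map $f(x)=\theta e_{\iota(x)}$ satisfies $\|f(x)-f(y)\|=\theta$ for all $x\ne y$. Hence $\omega_f(t)=\theta$ for all $t>0$, and both sides of \eqref{eq:space}, for every $R$, respectively of \eqref{eq:ball}, equal $\theta$.

Let $|\Gamma|<\mathfrak c$, so that $\max(|\Gamma|,\omega)<\mathfrak c$. The points $R1_S$, $S\subset\omega\times\omega$, are $\mathfrak c$ in number and pairwise at distance $R$. If the left-hand side of \eqref{eq:space} were a number $\eta>0$, their images would be $\mathfrak c$ distinct points forming an $\eta$-separated subset of $c_0(\Gamma)$, contrary to Lemma \ref{lem:sep}. For \eqref{eq:ball} use instead the $\mathfrak c$ points $2\cdot1_S-\mathbf1$ of the unit ball, which are pairwise at distance $2$.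

(b) If $a\|x-y\|\le\|f(x)-f(y)\|\le b\|x-y\|$ on $M_n$ with $a>0$, then Theorem \ref{thm:main} gives $an\le b+\varepsilon$ for every $\varepsilon>0$, so $b/a\ge n$. Distinct elements of $M_n$ satisfy $1\le\|x-y\|\le n$, because they are integer-valued with values in $[0,n]$. If $|\Gamma|\ge\mathfrak b=|M_n|$, there is an injection $\iota:M_n\to\Gamma$, and the map in \eqref{eq:crude} has distortion at most $n$, hence exactly $n$. If $|\Gamma|<\mathfrak b$, then $\max(|\Gamma|,\omega)<\mathfrak b$, while a bi-Lipschitz embedding with lower constant $a$ would map $M_n$ onto an $a$-separated subset of $c_0(\Gamma)$ of cardinality $\mathfrak b$. Lemma \ref{lem:sep} excludes this.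
\end{proof}
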